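
\newtheorem{theorem}{Theorem}
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem*{conjecture}{Conjecture}
\theoremstyle{definition}
\newtheorem{example}[theorem]{Example}
\newtheorem{remark}[theorem]{Remark}

\title{Grundy total domination numbers of direct products\\ are not multiplicative}


\begin{abstract}
The Grundy total domination number $\gamma_{gr}^t(G)$ is the largest number of steps in which the vertices of $G$ can be totally dominated so that each step dominates something new. We disprove the conjecture that $\gamma_{gr}^t(G\times H)=\gamma_{gr}^t(G)\,\gamma_{gr}^t(H)$ for the direct product. The left side can be exponentially large in $\max\{\gamma_{gr}^t(G),\gamma_{gr}^t(H)\}$, even when $G=H$ is connected and non-bipartite, and by Ramsey's theorem it is never larger than exponential. We also give two conditions under which equality holds; one of them covers all forests $H$ together with arbitrary graphs $G$.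
\end{abstract}

\section{Introduction}

All graphs are finite, simple, nonempty and without isolated vertices, and $N(v)$ is the open neighborhood of a vertex $v$. A set $D$ of vertices of $G$ is \emph{total dominating} if every vertex of $G$ has a neighbor in $D$. A sequence $(v_1,\dots,v_k)$ of distinct vertices is a \emph{total dominating sequence} if $\{v_1,\dots,v_k\}$ is total dominating and
\begin{equation}\label{eq:new}
N(v_i)\setminus\bigcup_{j<i}N(v_j)\neq\emptyset\qquad(2\le i\le k).
\end{equation}
So a total dominating set is built one vertex at a time, and a vertex may be added only if it dominates something not dominated before. The \emph{Grundy total domination number} $\gamma_{gr}^t(G)$ is the maximum length of such a sequence: it measures how long this greedy procedure can be made to last. We write $\gamma=\gamma_{gr}^t$.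

The \emph{direct product} $G\times H$ has vertex set $V(G)\times V(H)$, with $(g,h)$ adjacent to $(g',h')$ if and only if $gg'\in E(G)$ and $hh'\in E(H)$. Neighborhoods in it are products, $N((g,h))=N(g)\times N(h)$. In particular, $G\times H$ again has no isolated vertices, and it is natural to compare $\gamma(G\times H)$ with $\gamma(G)\gamma(H)$. One inequality is easy: running a longest sequence of $H$ inside each step of a longest sequence of $G$ gives $\gamma(G\times H)\ge\gamma(G)\gamma(H)$ (Lemma~\ref{lem:calc}(d) below).

\begin{conjecture}
If $G$ and $H$ are graphs, then $\gamma_{gr}^t(G\times H)=\gamma_{gr}^t(G)\,\gamma_{gr}^t(H)$.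
\end{conjecture}

The simplest cases support it. In $K_n$ with $n\ge2$ the first vertex dominates everything but itself, so $\gamma(K_n)=2$. In a complete bipartite graph each vertex dominates the whole opposite side, and again $\gamma=2$. The product $K_2\times K_2=2K_2$ has $\gamma=4$. There is also a structural reason to expect equality. We shall see that $\gamma(G)$ is the largest order of a triangular pattern in the adjacency matrix of $G$. So it is at most the rank, over any field, of any matrix whose nonzero entries are exactly at the ones of the adjacency matrix. The adjacency matrix of $G\times H$ is a Kronecker product, and rank is multiplicative under Kronecker products. For complete and complete bipartite graphs $\gamma$ equals such a rank over the rationals, and Theorem~\ref{thm:equality}(b) then proves equality. In general, however, the conjecture is false, and by a wide margin.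

\begin{theorem}\label{thm:main}
For every $m\ge1$ there are bipartite graphs $G,H$ on $2^{m+1}$ vertices each with
\[
\gamma(G)\le 8m+2,\qquad \gamma(H)\le 8m+2,\qquad \gamma(G\times H)\ge2^{m+1}.
\]
For $m=13$ this gives $\gamma(G)\gamma(H)\le106^2=11236<16384=2^{14}\le\gamma(G\times H)$, so the conjecture fails.
\end{theorem}

A direct product of two bipartite graphs is disconnected. The next theorem shows that the failure does not depend on this, nor on having two different factors.

\begin{theorem}\label{thm:connected}
For every $m\ge14$ there is a connected non-bipartite graph $G$ with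
\[
\gamma(G)\le16m+6\qquad\text{and}\qquad\gamma(G\times G)\ge2^{m+2}>\gamma(G)^2 .
\]
Moreover, $G\times G$ is connected.
\end{theorem}

Exponential growth is the correct order of magnitude. Let $R(a,b)$ be the two-color Ramsey number: the least $n$ such that every red/blue coloring of the edges of $K_n$ contains a red $K_a$ or a blue $K_b$.

\begin{theorem}\label{thm:ramsey}
For all graphs $G,H$,
\[
\gamma(G\times H)\le R(\gamma(G)+1,\gamma(H)+1)-1\le\binom{\gamma(G)+\gamma(H)}{\gamma(G)}-1 .
\]
Hence $F(t):=\max\{\gamma(G\times H):\gamma(G),\gamma(H)\le t\}$ exists and satisfies $2^{(t-2)/8}\le F(t)<4^t$ for all $t\ge2$; in particular $\log F(t)=\Theta(t)$.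
\end{theorem}

Finally we describe situations in which the product formula does hold. A \emph{rectangle} of $H$ is a set $S\times T\subseteq V(H)\times V(H)$ with $st\in E(H)$ for all $s\in S$, $t\in T$; that is, an all-ones submatrix of the adjacency matrix. Let $\operatorname{bc}(H)$ be the least number of rectangles that cover all ones of the adjacency matrix, and let $\nu(H)$ be the matching number.

\begin{theorem}\label{thm:equality}
\begin{enumerate}
\item[(a)] We have $\gamma(H)\le\operatorname{bc}(H)$, and $\gamma(G\times H)\le\gamma(G)\operatorname{bc}(H)$ for every $G$. So if $\operatorname{bc}(H)=\gamma(H)$, then $\gamma(G\times H)=\gamma(G)\gamma(H)$ for every graph $G$. This applies to every forest $H$, and then $\gamma(H)=2\nu(H)$.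
\item[(b)] Suppose that over some common field there are matrices $W_G,W_H$, not necessarily symmetric, whose nonzero entries are exactly at the ones of the adjacency matrices of $G$ and $H$, with $\operatorname{rank}W_G=\gamma(G)$ and $\operatorname{rank}W_H=\gamma(H)$. Then $\gamma(G\times H)=\gamma(G)\gamma(H)$.
\end{enumerate}
\end{theorem}

The idea behind Theorem~\ref{thm:main} is short. After translating $\gamma$ into a matrix parameter $\tau$ (Section~\ref{sec:stair}), we look for two $k\times k$ matrices $P,Q$ with unit diagonals and no other common ones. Then $P\otimes Q$ contains the identity matrix $I_k$, so $\tau(P\otimes Q)\ge k$ (Section~\ref{sec:reduction}). Off the diagonal, each of $P,Q$ separately may be a random matrix, and such a matrix has $\tau=O(\log k)$ (Section~\ref{sec:random}). Bipartite graphs turn these matrices into graphs.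

\section{Staircases}\label{sec:stair}

Condition \eqref{eq:new} becomes easier to handle if we record, for each $v_i$, a witness $u_i$ that it newly dominates. The witnesses satisfy $v_iu_i\in E(G)$ and $v_ju_i\notin E(G)$ for $j<i$, a triangular pattern of ones and zeros in the adjacency matrix. We define it for all matrices.

Let $M$ be a $0/1$-matrix with rows and columns indexed by finite sets. A \emph{staircase} of length $k$ in $M$ consists of rows $x_1,\dots,x_k$ and columns $y_1,\dots,y_k$ with
\[
M(x_i,y_i)=1\quad(1\le i\le k),\qquad M(x_j,y_i)=0\quad(1\le j<i\le k).
\]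
Thus the submatrix with these rows and columns has ones on the diagonal, zeros above it, and arbitrary entries below it. For $j<i$, column $y_i$ distinguishes $x_i$ from $x_j$, and row $x_j$ distinguishes $y_j$ from $y_i$; so the $x_i$ are distinct and the $y_i$ are distinct. Any subset of the indices, in the same order, again gives a staircase. Let $\tau(M)$ be the maximum length of a staircase in $M$. It does not depend on the order of the rows and of the columns of $M$.

Write $A_G$ for the adjacency matrix of $G$.

\begin{lemma}\label{lem:dict}
For every graph $G$ we have $\gamma(G)=\tau(A_G)$.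
\end{lemma}

\begin{proof}
Let $(v_1,\dots,v_k)$ be a total dominating sequence. Choose $u_i\in N(v_i)\setminus\bigcup_{j<i}N(v_j)$ for each $i$; for $i=1$ this is possible since $v_1$ is not isolated. The rows $v_i$ and columns $u_i$ form a staircase in $A_G$.

Conversely, take a staircase with rows $v_1,\dots,v_k$ and columns $u_1,\dots,u_k$. The $v_i$ are distinct, and \eqref{eq:new} holds because of $u_i$. If $\{v_1,\dots,v_k\}$ is not total dominating, some vertex $w$ has no neighbor in it. Since $w$ is not isolated, it has a neighbor $v$, and $v\notin\{v_1,\dots,v_k\}$. Append $v$; condition \eqref{eq:new} holds for $v$ because of $w$. Repeat. The process stops because $G$ is finite, and it ends with a total dominating sequence of length at least $k$.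
\end{proof}

So total domination itself costs nothing: a sequence satisfying \eqref{eq:new} can always be completed. This is where the absence of isolated vertices is used; a graph with an isolated vertex has no total dominating set at all.

Recall that $(M\otimes N)\bigl((x,x'),(y,y')\bigr)=M(x,y)\,N(x',y')$ is the Kronecker product, and let $M\oplus N$ be the block-diagonal matrix with blocks $M,N$. By definition of the direct product, $A_{G\times H}=A_G\otimes A_H$. Since $G\times H$ has no isolated vertices, Lemma~\ref{lem:dict} applies to it, and
\begin{equation}\label{eq:kron}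
\gamma(G\times H)=\tau(A_G\otimes A_H).
\end{equation}

\begin{lemma}\label{lem:calc}
Let $M,N$ be $0/1$-matrices.
\begin{enumerate}
\item[(a)] If $M'$ is a submatrix of $M$, then $\tau(M')\le\tau(M)$. If $M'$ arises from $M$ by deleting one row or one column, then $\tau(M)\le\tau(M')+1$.
\item[(b)] $\tau(M^{T})=\tau(M)$.
\item[(c)] $\tau(M\oplus N)=\tau(M)+\tau(N)$. In particular $\tau(I_k)=k$.
\item[(d)] $\tau(M\otimes N)\ge\tau(M)\tau(N)$. Hence $\gamma(G\times H)\ge\gamma(G)\gamma(H)$ for all graphs $G,H$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) The first claim is immediate. For the second, the deleted row or column occurs at most once in a staircase of $M$; drop that index.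

(b) If $(x_1,\dots,x_k),(y_1,\dots,y_k)$ is a staircase in $M$, then $(y_k,\dots,y_1),(x_k,\dots,x_1)$ is one in $M^T$. Indeed, if $y_i$ precedes $y_j$ in the reversed order, then $j<i$ and $M^T(y_i,x_j)=M(x_j,y_i)=0$. So $\tau(M^T)\ge\tau(M)$, and equality follows by exchanging $M$ and $M^T$.

(c) Each cell $(x_i,y_i)$ of a staircase contains a one, so it lies in one of the two diagonal blocks. The indices belonging to $M$ form a staircase in $M$, those belonging to $N$ one in $N$. This proves ``$\le$''. For ``$\ge$'', concatenate a staircase of $M$ and one of $N$; the cells that mix the two lie in the zero blocks.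

(d) Let $(x_i),(y_i)$ be a staircase in $M$ and $(x'_a),(y'_a)$ one in $N$. Order the pairs $(i,a)$ lexicographically and take the rows $(x_i,x'_a)$ and columns $(y_i,y'_a)$. The diagonal entries are $1$. Let $(j,b)$ precede $(i,a)$. If $j<i$, then $M(x_j,y_i)=0$; if $j=i$ and $b<a$, then $N(x'_b,y'_a)=0$. In both cases the entry in row $(x_j,x'_b)$ and column $(y_i,y'_a)$ is $0$. The statement on graphs follows from Lemma~\ref{lem:dict} and \eqref{eq:kron}.
\end{proof}

\section{From graphs to complementary matrices}\label{sec:reduction}

Adjacency matrices are symmetric with zero diagonal, while the construction below uses matrices with unit diagonal. Bipartite graphs remove the restriction. For a square $0/1$-matrix $P$ without zero rows or zero columns, let $\Gamma_P$ be the bipartite graph whose two parts are the set of rows and the set of columns of $P$, with row $r$ adjacent to column $c$ if and only if $P(r,c)=1$. Here rows and columns count as different objects even if they are indexed by the same set. The condition on $P$ says that $\Gamma_P$ has no isolated vertices.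

\begin{lemma}\label{lem:bip}
Let $P,Q$ be square $0/1$-matrices without zero rows or columns. Then
\[
\gamma(\Gamma_P)=2\tau(P),\qquad
\gamma(\Gamma_P\times\Gamma_Q)=2\tau(P\otimes Q)+2\tau(P\otimes Q^T).
\]
\end{lemma}

\begin{proof}
The adjacency matrix of $\Gamma_P$ is $\begin{pmatrix}0&P\\P^T&0\end{pmatrix}$, which becomes $P\oplus P^T$ after interchanging the two groups of columns. So $\gamma(\Gamma_P)=\tau(P)+\tau(P^T)=2\tau(P)$ by Lemma~\ref{lem:dict} and Lemma~\ref{lem:calc}(b),(c).

Let $R,C$ be the sets of rows and of columns of $P$, that is, the parts of $\Gamma_P$, and let $R',C'$ be those of $Q$. In $A_{\Gamma_P}\otimes A_{\Gamma_Q}$ the rows in $R\times R'$ have ones only in the columns $C\times C'$, where they form $P\otimes Q$. Likewise the rows in $C\times C'$ have ones only in the columns $R\times R'$, forming $P^T\otimes Q^T$. The rows in $R\times C'$ have ones only in the columns $C\times R'$, forming $P\otimes Q^T$, and the rows in $C\times R'$ have ones only in the columns $R\times C'$, forming $P^T\otimes Q$. After reordering the columns, the matrix is the direct sum of $P\otimes Q$, $P\otimes Q^T$ and their transposes. Apply Lemma~\ref{lem:calc}(b),(c)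 and \eqref{eq:kron}.
\end{proof}

So it suffices to beat the product bound for matrices: if $\tau(P\otimes Q)>\tau(P)\tau(Q)$, then, since also $\tau(P\otimes Q^T)\ge\tau(P)\tau(Q^T)=\tau(P)\tau(Q)$, the lemma gives $\gamma(\Gamma_P\times\Gamma_Q)>4\tau(P)\tau(Q)=\gamma(\Gamma_P)\gamma(\Gamma_Q)$.

How can $P\otimes Q$ have a staircase not built from staircases of $P$ and of $Q$? Let $P$ and $Q$ have the same index set for rows and columns, and look at the submatrix of $P\otimes Q$ with rows $(i,i)$ and columns $(j,j)$. There the entry is $P(i,j)Q(i,j)$. This entry vanishes if \emph{one} of the factors does, and which factor it is may depend on $(i,j)$.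

\begin{lemma}\label{lem:diag}
Let $P,Q$ be $k\times k$ $0/1$-matrices with unit diagonals such that $P(i,j)Q(i,j)=0$ for all $i\ne j$. Then $\tau(P\otimes Q)\ge k$.
\end{lemma}

\begin{proof}
The rows $(i,i)$ and columns $(j,j)$ of $P\otimes Q$ form the identity matrix $I_k$, and $\tau(I_k)=k$.
\end{proof}

Thus we want $P,Q$ as in Lemma~\ref{lem:diag} with $\tau(P)\tau(Q)<k$. The two demands compete. Every off-diagonal cell must be $0$ in $P$ or in $Q$, but zeros are what staircases are made of. Two small examples show what happens.

\begin{example}[A tie]
Let $J_n$ be the $n\times n$ all-ones matrix, so $\tau(J_n)=1$. For $k=ab$ put $P=I_a\otimes J_b$ and $Q=J_a\otimes I_b$. Their only common ones are on the diagonal. Up to reordering, $P$ is a direct sum of $a$ copies of $J_b$ and $Q$ a direct sum of $b$ copies of $J_a$. So $\tau(P)=a$, $\tau(Q)=b$ and $\tau(P)\tau(Q)=k$ exactly.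
\end{example}

\begin{example}[The pentagon]\label{ex:pentagon}
Index rows and columns by $\mathbb Z/5$. Let $P(i,j)=1$ if and only if $j-i\in\{0,\pm1\}$, and $Q(i,j)=1$ if and only if $j-i\in\{0,\pm2\}$:
\[
P=\begin{pmatrix}1&1&0&0&1\\1&1&1&0&0\\0&1&1&1&0\\0&0&1&1&1\\1&0&0&1&1\end{pmatrix},\qquad
Q=\begin{pmatrix}1&0&1&1&0\\0&1&0&1&1\\1&0&1&0&1\\1&1&0&1&0\\0&1&1&0&1\end{pmatrix}.
\]
Lemma~\ref{lem:diag} gives a staircase of length $5$ in $P\otimes Q$. If staircases had to use the same indices for rows and columns ($x_i=y_i$), then a staircase in $P$ would be an independent set of the $5$-cycle with edges $\{i,i+1\}$, and one in $Q$ an independent set of the complementary $5$-cycle. The longest would have length $2$ in both, and $5>2\cdot2$ would be the desired gain. But rows and columns are chosen independently: rows $0,1,3$ and columns $0,2,3$ of $P$ give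
\[
\begin{pmatrix}1&0&0\\1&1&0\\0&1&1\end{pmatrix},
\]
a staircase of length $3$. There is none of length $4$, because its first row would contain three zeros, while each row of $P$ contains two. So $\tau(P)=3$. Since $Q(2i,2j)=P(i,j)$, also $\tau(Q)=3$, and $5<9$.
\end{example}

The pentagon and its complement form a two-coloring of the edges of $K_5$ without a monochromatic triangle. More generally, for symmetric $P,Q$ that are complementary off the diagonal, bounding the staircases with $x_i=y_i$ means finding a two-coloring of the edges of $K_k$ without large monochromatic complete subgraphs. The example shows that we must also control all staircases with independently chosen rows and columns. There are more of them, but not too many more: about $k^{2t}$ instead of $k^t$ candidates for length $t$, whereas the probability that the required zeros of a candidate occur in a random matrix is about $2^{-t^2/2}$. So a random choice still succeeds once $t$ exceeds roughly $4\log_2k$.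

\section{Random complementary matrices}\label{sec:random}

\begin{lemma}\label{lem:random}
Let $m\ge1$ and $k=2^m$. There are $k\times k$ $0/1$-matrices $P,Q$ with unit diagonals, with $Q(i,j)=1-P(i,j)$ for all $i\ne j$, and with $\tau(P),\tau(Q)\le4m+1$.
\end{lemma}

\begin{proof}
Put ones on both diagonals, let the entries $P(i,j)$ with $i\neq j$ be independent uniform random bits, and set $Q(i,j)=1-P(i,j)$ for $i\ne j$. Then $P$ and $Q$ have the same distribution, so it is enough to bound the probability of a long staircase in $P$ by something smaller than $1/2$.

Let $t=4m+2$. If $\tau(P)\ge t$, then $P$ has a staircase of length exactly $t$. So there are $t$-tuples of distinct rows $(x_1,\dots,x_t)$ and of distinct columns $(y_1,\dots,y_t)$ such that $P$ is $0$ at the $t(t-1)/2$ cells $(x_a,y_b)$, $a<b$. These cells are pairwise distinct. For fixed tuples, the probability that they all contain $0$ is therefore exactly $2^{-t(t-1)/2}$ if none of them lies on the diagonal of $P$, and it is $0$ otherwise. There are at most $k^{2t}=2^{2mt}$ choices of the two tuples. Hence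
\[
\Pr[\tau(P)\ge t\ \text{or}\ \tau(Q)\ge t]\le2\cdot2^{2mt}\cdot2^{-t(t-1)/2}
=2^{\,1+t\left(2m-\frac{4m+1}{2}\right)}=2^{\,1-t/2}<1,
\]
because $t\ge6$. So some choice of $P$ and $Q$ has $\tau(P),\tau(Q)\le t-1=4m+1$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:main}]
Take $P,Q$ from Lemma~\ref{lem:random} and let $G=\Gamma_P$, $H=\Gamma_Q$. These are bipartite graphs on $2k=2^{m+1}$ vertices; unit diagonals guarantee that they have no isolated vertices. By Lemma~\ref{lem:bip},
\[
\gamma(G)=2\tau(P)\le8m+2,\qquad\gamma(H)=2\tau(Q)\le8m+2 .
\]
By Lemmas~\ref{lem:bip} and~\ref{lem:diag}, $\gamma(G\times H)\ge2\tau(P\otimes Q)\ge2k=2^{m+1}$. For $m=13$ the bounds are $8m+2=106$ and $2^{m+1}=16384>11236=106^2$.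
\end{proof}

In terms of graphs, let $r_i,c_i$ and $r_i',c_i'$ be the vertices of $G$ and $H$ that belong to the $i$th row and column. The edges joining $(r_i,r'_i)$ to $(c_i,c'_i)$, $1\le i\le k$, form an \emph{induced} matching in $G\times H$, and such a matching carries a staircase of length $2k$.

\begin{remark}
Using the exact formula of Lemma~\ref{lem:bip}, one gets a counterexample already for $m=11$. There $\tau(P)\tau(Q)\le45^2=2025<2048=k\le\tau(P\otimes Q)$, and the observation after Lemma~\ref{lem:bip} applies.
\end{remark}

\section{A single connected graph}

To merge $\Gamma_P$ and $\Gamma_Q$ into one connected graph we take their disjoint union and add one vertex adjacent to everything. By Lemma~\ref{lem:calc}(a), adding this vertex increases $\gamma$ by at most $2$.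

\begin{proof}[Proof of Theorem~\ref{thm:connected}]
Let $P,Q,k=2^m$ be as in Lemma~\ref{lem:random}. Let $G$ be the disjoint union of $\Gamma_P$ and $\Gamma_Q$ together with a new vertex $w$ adjacent to all other vertices. Then $G$ is connected, and $w$ forms a triangle with any edge of $\Gamma_P$, so $G$ is not bipartite.

\emph{Upper bound for $\gamma(G)$.} Put $X=A_{\Gamma_P}$ and $Y=A_{\Gamma_Q}$. Deleting row $w$ and column $w$ from $A_G$ leaves $X\oplus Y$. By Lemma~\ref{lem:calc}(a),(c) and Lemma~\ref{lem:bip},
\[
\gamma(G)\le2+\tau(X)+\tau(Y)=2+2\tau(P)+2\tau(Q)\le2+4(4m+1)=16m+6 .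
\]

\emph{Lower bound for $\gamma(G\times G)$.} In $A_G\otimes A_G$ consider the rows and the columns indexed by
\[
\bigl(V(\Gamma_P)\times V(\Gamma_Q)\bigr)\ \cup\ \bigl(V(\Gamma_Q)\times V(\Gamma_P)\bigr).
\]
The entry in row $(a,b)\in V(\Gamma_P)\times V(\Gamma_Q)$ and column $(b',a')\in V(\Gamma_Q)\times V(\Gamma_P)$ is $A_G(a,b')A_G(b,a')=0$, because $G$ has no edge between $\Gamma_P$ and $\Gamma_Q$; by symmetry the same holds with rows and columns exchanged. So this submatrix is $(X\otimes Y)\oplus(Y\otimes X)$. Interchanging the two coordinates shows that $\tau(Y\otimes X)=\tau(X\otimes Y)$, and $\tau(X\otimes Y)=\gamma(\Gamma_P\times\Gamma_Q)\ge2k$ by the proof of Theorem~\ref{thm:main}. Hence $\gamma(G\times G)\ge4k=2^{m+2}$.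

\emph{Comparison.} Since $\gamma(G)\le16m+6$, it remains to check that $2^{m+2}>(16m+6)^2$ for $m\ge14$. For $m=14$ this reads $65536>230^2=52900$. For $m\ge14$, increasing $m$ by one doubles the left side and multiplies the right side by
\[
\left(\frac{16m+22}{16m+6}\right)^2\le\left(\frac{246}{230}\right)^2<2 .
\]

\emph{Connectedness.} Any two vertices $a,a'$ of $G$, equal or not, are joined by a walk of length exactly $2$. If $a,a'\ne w$, use $a,w,a'$. If exactly one of them is $w$, we may assume $a\ne w=a'$, since walks can be reversed; use $a,b,w$, where $b$ is a neighbor of $a$ in $\Gamma_P$ or $\Gamma_Q$. If $a=a'=w$, go to any other vertex and back. Given $(a,b)$ and $(a',b')$ in $G\times G$, walks $a,x,a'$ and $b,y,b'$ give the walk $(a,b),(x,y),(a',b')$. So $G\times G$ is connected. (In general, a direct product of connected non-bipartite graphs is connected \cite{Weichsel}.)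
\end{proof}

\section{The Ramsey upper bound}

In Lemma~\ref{lem:diag} each off-diagonal zero of the identity submatrix was due to one of the two factors. In the same way, every zero required by a staircase in a product is due to at least one of the factors, and choosing a responsible factor for each pair of indices is a two-coloring.

\begin{proof}[Proof of Theorem~\ref{thm:ramsey}]
\emph{Upper bound.} Let $k=\gamma(G\times H)$ and take a staircase in $A_G\otimes A_H$ with rows $(g_i,h_i)$ and columns $(g'_i,h'_i)$, $1\le i\le k$. Then $g_ig'_i\in E(G)$ and $h_ih'_i\in E(H)$ for all $i$, and for $j<i$ we have $g_jg_i'\notin E(G)$ or $h_jh_i'\notin E(H)$. Color the pair $\{j,i\}$, $j<i$, red if $g_jg'_i\notin E(G)$, and blue otherwise; blue pairs satisfy $h_jh'_i\notin E(H)$. If all pairs in a set of indices are red, the corresponding $g_i,g_i'$ form a staircase in $A_G$, so the set has at most $\gamma(G)$ elements. If all pairs are blue, the $h_i,h_i'$ form a staircase in $A_H$, and the set has at most $\gamma(H)$ elements. So this coloring of $K_k$ has no red $K_{\gamma(G)+1}$ and no blue $K_{\gamma(H)+1}$, and $k\le R(\gamma(G)+1,\gamma(H)+1)-1$.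

The second inequality is the Erd\H{o}s--Szekeres bound $R(s+1,t+1)\le\binom{s+t}{s}$. It follows by induction from $R(1,b)=R(a,1)=1$ and $R(a,b)\le R(a-1,b)+R(a,b-1)$ for $a,b\ge2$. For the recursion, a vertex of a complete graph with $R(a-1,b)+R(a,b-1)$ vertices has at least $R(a-1,b)$ red or at least $R(a,b-1)$ blue neighbors.

Every graph has an edge $pq$, and the rows $p,q$ with columns $q,p$ form a staircase, so $\gamma\ge2$ always, and $\gamma(K_2)=2$. Thus for $t\ge2$ the maximum defining $F(t)$ is over a nonempty set of integers. Since $\binom{s+t}{s}$ is increasing in $s$ and in $t$, that set is bounded above by $\binom{2t}{t}-1<4^t$. So $F(t)$ exists and $F(t)<4^t$.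

\emph{Lower bound.} Let first $t\ge10$ and put $m=\lfloor(t-2)/8\rfloor\ge1$. The graphs of Theorem~\ref{thm:main} have $\gamma(G),\gamma(H)\le8m+2\le t$, so $F(t)\ge2^{m+1}\ge2^{(t-2)/8}$, since $m+1>(t-2)/8$. For $2\le t\le9$ we have $\gamma(K_2\times K_2)=\gamma(2K_2)=4$, so $F(t)\ge4>2^{(t-2)/8}$.
\end{proof}

\section{When the product formula holds}

By Lemma~\ref{lem:calc}(d), the task in Theorem~\ref{thm:equality} is to bound $\gamma(G\times H)$ from above. Both parts do this with upper bounds for $\tau$ that are better behaved under Kronecker products: a covering number for the factor $H$ in (a), the rank in (b).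

\begin{proof}[Proof of Theorem~\ref{thm:equality}(a)]
Cover the ones of $A_H$ by $\operatorname{bc}(H)$ rectangles $S_\ell\times T_\ell$. Let $(v_i),(u_i)$ be a staircase in $A_H$. If the cells $(v_j,u_j)$ and $(v_i,u_i)$ with $j<i$ were in the same rectangle $S_\ell\times T_\ell$, then $v_j\in S_\ell$ and $u_i\in T_\ell$ would give $v_ju_i\in E(H)$, a contradiction. So each rectangle contains at most one of the cells $(v_i,u_i)$, and $\gamma(H)\le\operatorname{bc}(H)$.

Now take a staircase of length $k=\gamma(G\times H)$ in $A_G\otimes A_H$ with rows $(g_i,h_i)$ and columns $(g_i',h_i')$. By the pigeonhole principle there is a rectangle that contains the cell $(h_i,h'_i)$ for at least $k/\operatorname{bc}(H)$ indices $i$. For two such indices $j<i$ we have $h_jh'_i\in E(H)$, hence $g_jg'_i\notin E(G)$. So these indices give a staircase $(g_i),(g'_i)$ in $A_G$, and $k/\operatorname{bc}(H)\le\gamma(G)$. If $\operatorname{bc}(H)=\gamma(H)$, this and Lemma~\ref{lem:calc}(d) give $\gamma(G\times H)=\gamma(G)\gamma(H)$.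

\emph{Forests.} Let $H$ be a forest with bipartition $(R,C)$, and write $\nu=\nu(H)$. We show
\[
2\nu\le\gamma(H)\le\operatorname{bc}(H)\le2\nu ,
\]
so that equality holds throughout. The middle inequality is proved above.

For the last one, recall K\H{o}nig's theorem: a bipartite graph has a vertex cover with as many vertices as a maximum matching has edges. Take a vertex cover of $H$ with $\nu$ vertices, and for each vertex $x$ in it the two rectangles $\{x\}\times N(x)$ and $N(x)\times\{x\}$. If $A_H(a,b)=1$, then $a$ or $b$ is in the cover, and the cell $(a,b)$ lies in $\{a\}\times N(a)$ and in $N(b)\times\{b\}$. So these $2\nu$ rectangles cover all ones.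

For the first one, let $r_ic_i$, $1\le i\le\nu$, be the edges of a maximum matching, with $r_i\in R$ and $c_i\in C$. We want to order them into a staircase. The obstacles are the edges $r_jc_i$ with $j\ne i$, so we define a digraph on the indices by $j\to i$ if and only if $j\neq i$ and $r_jc_i\in E(H)$. A directed cycle $i_1\to i_2\to\dots\to i_\ell\to i_1$ with distinct indices has $\ell\ge2$ and would give the cycle
\[
r_{i_1}\,c_{i_2}\,r_{i_2}\,c_{i_3}\,r_{i_3}\cdots r_{i_\ell}\,c_{i_1}\,r_{i_1}
\]
of length $2\ell\ge4$ in $H$, which is impossible in a forest. So the digraph is acyclic, and we may number the indices so that no arc goes from a smaller to a larger index. Then $r_jc_i\notin E(H)$ for $j<i$, that is, the rows $r_1,\dots,r_\nu$ and columns $c_1,\dots,c_\nu$ form a staircase in $A_H$. By symmetry of $A_H$ and the reversal in the proof of Lemma~\ref{lem:calc}(b), so do the rows $c_\nu,\dots,c_1$ and columns $r_\nu,\dots,r_1$. Concatenate the two, in this order. A row of the first block and a column of the second both belong to $R$, so they are not adjacent, and the result is a staircase of length $2\nu$.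
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:equality}(b)]
The nonzero entries of $W_G\otimes W_H$ are exactly at the ones of $A_G\otimes A_H$. A staircase of length $k=\gamma(G\times H)$ in $A_G\otimes A_H$ therefore yields a $k\times k$ submatrix of $W_G\otimes W_H$ with nonzero diagonal and zeros above the diagonal. This submatrix is nonsingular, so
\[
k\le\operatorname{rank}(W_G\otimes W_H)=\operatorname{rank}W_G\cdot\operatorname{rank}W_H=\gamma(G)\gamma(H),
\]
and Lemma~\ref{lem:calc}(d) gives the reverse inequality.
\end{proof}

\begin{example}
Part (b) covers cases that (a) does not. Let $W$ be the rational matrix with entries $W(i,j)=i-j$ for $1\le i,j\le n$, $n\ge2$. It has rank $2=\gamma(K_n)$ and is nonzero exactly off the diagonal. So $\gamma(K_n\times K_{n'})=4$ for all $n,n'\ge2$. On the other hand, $\operatorname{bc}(K_n)>2$ for $n\ge3$. Indeed, suppose that rectangles $S_1\times T_1$, $S_2\times T_2$ cover the ones of $A_{K_n}$, and put $L(x)=\{\ell:x\in S_\ell\}$. If the cell $(x,y)$, $x\neq y$, lies in $S_\ell\times T_\ell$, then $\ell\in L(x)$, and $\ell\notin L(y)$ since $y\in T_\ell$ and $S_\ell\cap T_\ell=\emptyset$. So the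 sets $L(x)\subseteq\{1,2\}$ are pairwise incomparable, and there are at most two of them.
\end{example}

\begin{thebibliography}{9}
\bibitem{Weichsel} Weichsel, \emph{Proc. AMS} \textbf{13} (1962).
\end{thebibliography}

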